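# A $p$-th power from the symmetric product: mod $p$ homotopy is not a free Lie algebra on two or more generators

## 1. From words to unordered tuples: the map $J_p(M)\to SP^p(M)$

Fix an odd prime $p$ and an integer $m\ge 2$. Spaces are pointed CW complexes in the compactly generated category, $H_*(-)$ is integral homology, and "$\mathbb F_p$-homology" means reduced homology with coefficients $\mathbb F_p$. Write $P^n(p^r)=S^{n-1}\cup_{p^r}e^n$ and $P^n=P^n(p)$. Let $e_n\in H_n(P^n;\mathbb F_p)$ be the top class; its Bockstein $\beta e_n$ generates $H_{n-1}(P^n;\mathbb F_p)$. The *pinch* is the collapse $P^n\to S^n$.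

**The space $M$.** Let $T$ be the reduced mapping telescope of $S_0\xrightarrow{p}S_1\xrightarrow{p}S_2\to\cdots$ with every $S_k=S^{2m-1}$. Let $T_k$ be the part ending at $S_k$, and put
$$M_k=T_k\cup CS_0,\qquad M=T\cup CS_0=\bigcup_k M_k .$$
Since $T_k$ retracts to $S_k$ and $S_0\to S_k$ has degree $p^k$, we have $M_k\simeq P^{2m}(p^k)$. In particular $M_1\simeq P^{2m}$. The cells of $M$ have dimensions $0$ (one cell), $2m-1$ and $2m$, so $M$ is simply connected. The only reduced homology group of $T$ is $H_{2m-1}(T)=\mathbb Z[1/p]$, and $S_0\to T$ induces $\mathbb Z\subset\mathbb Z[1/p]$. Hence $\tilde H_*(M)$ is $\mathbb Z[1/p]/\mathbb Z=\mathbb Z/p^\infty$ in degree $2m-1$ and zero elsewhere: $M$ is a Moore space $M(\mathbb Z/p^\infty,2m-1)$.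

Two consequences will be used all the time. First, $\tilde H_*(M;\mathbb Z[1/p])=0$. Second, $T$ has no $\mathbb F_p$-homology, so collapsing $T$ gives an $\mathbb F_p$-homology isomorphism $M\to S^{2m}$. On $M_1\simeq P^{2m}$ this collapse is the pinch. So the $\mathbb F_p$-homology of $M$ is one-dimensional, spanned by
$$\bar u=\kappa_*(e_{2m}),\qquad \kappa:P^{2m}\simeq M_1\subset M .$$
To $\mathbb F_p$-homology, $M$ looks like the sphere $S^{2m}$, although away from $p$ it is a point.

**Words and unordered tuples.** Let $J_i(M)$ be the $i$-th James filtration: words $x_1\cdots x_i$ in points of $M$, where the base point may be erased. Let $\pi:M^{\times i}\to J_i(M)$ be the quotient map; then $J_i(M)/J_{i-1}(M)=M^{\wedge i}$. By Künneth, the $\mathbb F_p$-homology of $M^{\wedge i}$ is spanned by $\bar u^{\otimes i}$ in degree $2mi$. All these degrees are even, so the long exact sequences split and $H_*(J_i(M);\mathbb F_p)$ (unreduced) has basis $1,\bar u,\dots,\bar u^i$, where $\bar u^r=\pi_*(\bar u^{\times r})$.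 Let $SP^i(M)=M^i/\Sigma_i$ and let
$$\rho:J_i(M)\to SP^i(M)$$
forget the order of the letters. The proof turns on two facts, proved in Section 8:

* $\rho:J_{p-1}(M)\to SP^{p-1}(M)$ is a homotopy equivalence;
* $\rho_*(\bar u^p)=0$ in $H_{2mp}(SP^p(M);\mathbb F_p)$.

**Example (the same phenomenon on $S^2$).** Reading unordered $i$-tuples of points of $S^2=\mathbb C\cup\{\infty\}$ as root sets of polynomials gives $SP^i(S^2)=\mathbb CP^i$. Let $t\in H^2(\mathbb CP^i;\mathbb Z)$ be a generator. Its pullback along $(S^2)^{\times i}\to\mathbb CP^i$ is $t_1+\dots+t_i$ (with suitable generators $t_j$), so $t^i\mapsto i!\,t_1\cdots t_i$. As $(S^2)^{\times i}\to J_i(S^2)$ has degree one on the top class, $J_i(S^2)\to SP^i(S^2)$ is multiplication by $\pm i!$ on $H_{2i}$. This is invertible mod $p$ for $i<p$ and zero mod $p$ for $i=p$.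

**What this is for.** Let $X$ be a homotopy associative H-space with homotopy inverse, and let $\tilde x:M\to X$ be a map. Put $u=\tilde x\kappa:P^{2m}\to X$. Multiplication in $X$ gives $g:J_p(M)\to X$. We shall build a space $K''$ containing $J_p(M)$, with a map to $SP^p(M)$, such that $SP^p(M)$ is $K''$ with one cone attached, along some $q:P^{2mp}\to K''$. Since $\bar u^p$ dies in $SP^p(M)$, it must become a multiple $\lambda q_*(e_{2mp})$ in $K''$. If $g$ extends to $F:K''\to X$, then $\delta=Fq$ is an element of the mod $p$ homotopy of $X$, and $\lambda\delta$ behaves like a $p$-th power of $u$: one gets $\mathrm{ad}(u)^p=\mathrm{ad}(\lambda\delta)$ in high degrees. A free Lie algebra on at least two generators does not allow this.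

## 2. The mod $p$ homotopy Lie algebra and the theorem

**Definition (mod $p$ homotopy).** $\pi_n(X;\mathbb Z/p)=[P^n,X]_*$ for $n\ge2$. If $X$ is a loop space, or more generally a homotopy associative H-space with homotopy inverse, then $[W,X]$ is a group for every $W$, so these sets are groups. If $W$ is a suspension, the structure agrees with the one from the co-H structure and is abelian (Eckmann–Hilton).

Only maps from connected complexes into $X$ matter. So we replace $X$ by a CW approximation of its base component, and by the homotopy extension property for $X\vee X\subset X\times X$ we take the unit to be strict.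

**Definition (Samelson product).** The map $(x,y)\mapsto xyx^{-1}y^{-1}$ on $X\times X$ is null on $X\vee X$, so it comes from a commutator map $c:X\wedge X\to X$. This $c$ is unique up to homotopy. Indeed $[X\wedge X,X]\to[X\times X,X]$ is a homomorphism of groups; by the Puppe sequence its kernel is the image of $[\Sigma(X\vee X),X]$ modulo the image of $[\Sigma(X\times X),X]$, and the latter maps onto $[\Sigma (X\vee X),X]$ because $\Sigma(X\vee X)\to\Sigma(X\times X)$ has a left homotopy inverse. For odd $p$ there is a splitting $P^m\wedge P^n\simeq P^{m+n}\vee P^{m+n-1}$, and the standard map $\Delta_{m,n}:P^{m+n}\to P^m\wedge P^n$ satisfies $(\Delta_{m,n})_*(e_{m+n})=e_m\otimes e_n$. Following the work of Cohen, Moore and Neisendorfer, put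
$$[a,b]=c\,(a\wedge b)\,\Delta_{m,n}\in\pi_{m+n}(X;\mathbb Z/p),\qquad a\in\pi_m(X;\mathbb Z/p),\ b\in\pi_n(X;\mathbb Z/p).$$
The other common convention $x^{-1}y^{-1}xy=c(x^{-1},y^{-1})$ gives $[-a,-b]=[a,b]$, so nothing depends on the choice.

**Definition (free Lie algebra).** A graded Lie algebra over $\mathbb F_p$ satisfies $[x,y]=-(-1)^{|x||y|}[y,x]$ and $[x,[y,z]]=[[x,y],z]+(-1)^{|x||y|}[y,[x,z]]$; when $p=3$ one also requires $[x,[x,x]]=0$ for $x$ of odd degree. We ask whether $\pi_*(X;\mathbb Z/p)$ can be a graded Lie algebra isomorphic to the free one on a set of at least two homogeneous generators; the set may be infinite.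

**Theorem 1.** Let $p$ be an odd prime and $X$ a homotopy associative H-space with homotopy inverse (for instance a loop space). Then $\pi_*(X;\mathbb Z/p)$ with the Samelson product is not a free graded Lie algebra on $\ge2$ homogeneous generators. (The generating set may be infinite, and $p=3$ is included.)

So no such space exists, for any odd prime $p$. The theorem follows from a stronger one.

**Theorem 2.** Let $L$ be a graded Lie algebra over $\mathbb F_p$, $p$ odd, concentrated in degrees $\ge2$, such that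

* (P1) $[x,x]\ne0$ for every nonzero homogeneous $x$ of odd degree;
* (P2) commuting nonzero homogeneous elements of even degree are proportional;
* (P3) there are two linearly independent homogeneous elements of even degree.

Then $L$ is not the mod $p$ homotopy Lie algebra of a homotopy associative H-space with homotopy inverse.

**The cases with at most one generator.** These do occur, so "at least two generators" cannot be weakened.

* No generator: a point.
* One even generator, of degree $2r$. The free Lie algebra is one-dimensional, since $[x,x]=0$. Take $K(\mathbb Z,2r)=\Omega K(\mathbb Z,2r+1)$: $[P^k,K(\mathbb Z,2r)]=H^{2r}(P^k;\mathbb Z)$ is $\mathbb Z/p$ for $k=2r$ and $0$ otherwise.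
* One odd generator, of degree $n=2r-1\ge3$. The free Lie algebra has basis $x,[x,x]$. Take $X=\Omega E$ with $E$ the fibre of the squaring map $K(\mathbb Z,2r)\to K(\mathbb Z,4r)$. Then $\pi_n(X)=\mathbb Zx$, $\pi_{2n}(X)=\mathbb Zw$, and all other groups vanish, so $\pi_*(X;\mathbb Z/p)$ is spanned by the reductions $\bar x,\bar w$ (compositions with the pinch). The Whitehead square of the generator of $\pi_{2r}(E)$ is the obstruction to lifting to $E$ the map $S^{2r}\times S^{2r}\to K(\mathbb Z,2r)$ of class $s_1+s_2$, that is, $\pm(s_1+s_2)^2=\pm2s_1s_2$. So $[x,x]=\pm2w$. Since $P^{2n}\to P^n\wedge P^n\to S^{2n}$ is the pinch, $[\bar x,\bar x]=\pm2\bar w\ne0$, while $[\bar x,[\bar x,\bar x]]=0$ for degree reasons.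

With two generators the simplest guess already fails: in $K(\mathbb Z,4)\times K(\mathbb Z,6)$ the two reductions are independent even elements whose bracket lies in degree $10$, where the mod $p$ homotopy is $0$. So (P2) fails.

## 3. Where a $p$-th power would contradict freeness

In the tensor algebra $T(V)$ over $\mathbb F_p$, an even element $x$ satisfies $\mathrm{ad}(x)^p=\mathrm{ad}(x^p)$. For $p=3$ and even $a,b$ one sees it by hand:
$$[a,[a,[a,b]]]=a^3b-3a^2ba+3aba^2-ba^3=a^3b-ba^3 .$$
But $a^3$ is not in the free Lie algebra. This section makes the point precise using only (P1)–(P3), and it shows that (P1)–(P3) hold in the free case.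

**Lemma 3.1.** A free graded Lie algebra $L=L(V)$ over $\mathbb F_p$ on $\ge2$ generators satisfies (P1)–(P3).

*Proof.* We have $U(L)=T(V)$, and the Poincaré–Birkhoff–Witt theorem holds (for $p=3$ because $[x,[x,x]]=0$ for odd $x$). Hence for every graded subalgebra $K\subset L$, $T(V)$ is a free left $U(K)$-module: order a basis of $L$ so that a basis of $K$ comes first. The exact sequence
$$0\to T(V)\otimes V\to T(V)\to\mathbb F_p\to0$$
is therefore a $U(K)$-free resolution of length $1$, and $\mathrm{Tor}_2^{U(K)}(\mathbb F_p,\mathbb F_p)=0$.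

If $x\ne0$ is odd with $[x,x]=0$, take $K=\langle x\rangle$. Then $U(K)$ is the exterior algebra on $x$, whose $\mathrm{Tor}_2$ is $\mathbb F_p$, a contradiction. This is (P1). If $a,b$ are even, independent and commute, take $K=\langle a,b\rangle$. Then $U(K)=\mathbb F_p[a,b]$, whose $\mathrm{Tor}_2$ is $\mathbb F_p$ by the Koszul resolution, a contradiction. This is (P2). For (P3) take two generators and replace an odd one, $x$, by $[x,x]\ne0$; the results have different multidegrees. $\square$

So Theorem 1 follows from Theorem 2. *From now on $L$ satisfies* (P1)–(P3), *and we assume $L=\pi_*(X;\mathbb Z/p)$, so $L_n=\pi_n(X;\mathbb Z/p)$; we aim at a contradiction.*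

**Lemma 3.2.** All elements are homogeneous.

1. If $a\ne0$ is even, $b\ne0$ and $[a,b]=0$, then $b$ is proportional to $a$, or $b$ is odd with $[b,b]$ a nonzero multiple of $a$, so that $|b|=|a|/2$.
2. $L$ has nonzero even elements in arbitrarily high degrees.
3. If $[\delta,y]=0$ for all $y\in L_{\ge n_0}$, then $\delta=0$.
4. Let $\varphi:L_{\ge n_0}\to L$ be linear, homogeneous of degree $d>0$, with $\varphi([y,z])=[\varphi(y),z]$ for $y\in L_{\ge n_0}$, $z\in L$. Then $\varphi=0$.
5. If $u\ne0$ is even, there is no $\delta\in L_{p|u|}$ (zero allowed) with $\mathrm{ad}(u)^p(y)=[\delta,y]$ for all $y\in L_{\ge n_0}$.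

*Proof.* (1) For $b$ even this is (P2). For $b$ odd, $[a,[b,b]]=[[a,b],b]+[b,[a,b]]=0$ and $[b,b]\ne0$ by (P1). By (P2), $[b,b]$ is proportional to $a$.

(2) Let $e,e'$ be independent and even. Put $w_0=e'$ and $w_{i+1}=[e,w_i]$. If $w_i\ne0$, then $w_i$ is not proportional to $e$ (for $i=0$ by independence, for $i\ge1$ because $|w_i|>|e|$), so $w_{i+1}\ne0$ by (P2). Hence all $w_i\neq0$, and their degrees are even and unbounded.

(3) If $\delta\ne0$, use (2) to pick $y\ne0$ even with $|y|>2|\delta|$ and $|y|\ge n_0$. Then $[y,\delta]=0$, but (1) with $a=y$, $b=\delta$ would require $|\delta|=|y|$ or $|\delta|=|y|/2$.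

(4) Let $y\ne0$ be even. Then $[\varphi(y),y]=\varphi([y,y])=0$. Since $|\varphi(y)|>|y|$, (1) with $a=y$ gives $\varphi(y)=0$. So $\varphi$ vanishes on even elements.

Let $y\ne0$ be odd, $b=\varphi(y)$, and suppose $b\ne0$. For odd $z\in L$ the element $[y,z]$ is even, so $[b,z]=\varphi([y,z])=0$, and by Jacobi $[b,[z,z]]=0$. If $z\ne0$, then $[z,z]\ne0$, and (1) with $a=[z,z]$ gives $|b|=2|z|$ or $|b|=|z|$. So every nonzero odd $z$ has $|z|\in\{|b|/2,|b|\}$. But for $w\ne0$ even with $|w|>2|y|$ we have $[w,y]\ne0$ by (1), and $[w,y]$ is odd. By (2), odd degrees are unbounded, a contradiction.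

(5) In characteristic $p$ the $p$-th power of an even derivation is a derivation, so $D=\mathrm{ad}(u)^p-\mathrm{ad}(\delta)$ is an even derivation. Suppose it vanishes on $L_{\ge n_0}$, which is an ideal. For $w\in L$ and $y\in L_{\ge n_0}$,
$$0=D[w,y]=[Dw,y]+[w,Dy]=[Dw,y],$$
so $Dw=0$ by (3). Thus $D=0$, and $0=D(u)=-[\delta,u]$. As $\delta$ is even with $|\delta|=p|u|\ne|u|$, (1) gives $\delta=0$. So $\mathrm{ad}(u)^p=0$. But for $w\ne0$ even with $|w|>|u|$, (P2) gives inductively $\mathrm{ad}(u)^i(w)\ne0$ for all $i$, since $|\mathrm{ad}(u)^i(w)|>|u|$. This is a contradiction. $\square$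

Part (5) is the target: we must produce a forbidden $\delta$. Part (4) is the tool that makes topological obstructions vanish.

## 4. Why $\bar u^p$ need not be carried by a map from $P^{2mp}$

Suppose $u=\tilde x\kappa$ with $\tilde x:M\to X$, and let $g:J_p(M)\to X$ be the product map. The first thing to try is to find a map $q_0:P^{2mp}\to J_p(M)$ with $(q_0)_*e_{2mp}=\bar u^p$ and to set $\delta_0=g q_0$. If $q_0$ exists, the argument of Section 10, read with $K''=J_p(M)$, $F=g$, $q=q_0$, $\lambda=1$, gives $\mathrm{ad}(u)^p(y)=[\delta_0,y]$ for $|y|$ large, and we are done. The attempt stops at the existence of $q_0$.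

**Remark 4.1.** If $m$ is not a power of $p$ (for instance $m=2$), no map $q_0:P^{2mp}\to J_p(M)$ sends $e_{2mp}$ to $\bar u^p$.

*Check.* Collapse $M\to S^{2m}$ and use $J_p(S^{2m})\subset J(S^{2m})\simeq\Omega S^{2m+1}$. From $q_0$ we get $f:P^{2mp}\to\Omega S^{2m+1}$. Recall that $H^*(\Omega S^{2m+1};\mathbb Z)$ is the divided power algebra with basis $\gamma_i$ in degree $2mi$ and $\gamma_1^p=p!\,\gamma_p$; here $\gamma_p$ evaluates to a unit on $f_*e_{2mp}$. Let $D=\Omega S^{2m+1}\cup_f CP^{2mp}$, and let $x\in H^{2m}(D;\mathbb Z)$ be the class restricting to $\gamma_1$. Since $H^{2mp-1}(P^{2mp};\mathbb Z)=0$ and $f^*\gamma_p$ generates $H^{2mp}(P^{2mp};\mathbb Z)=\mathbb Z/p$, the group $H^{2mp}(D;\mathbb Z)$ is $\mathbb Z z$ with $z$ restricting to $p\gamma_p$. So $x^p=(p-1)!\,z$, which is nonzero mod $p$.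

On the other hand let $C$ be the cofibre of the adjoint $P^{2mp+1}\to S^{2m+1}$ of $f$. The composite $P^{2mp}\to\Omega S^{2m+1}\to\Omega C$ is null, so there is a map $D\to\Omega C$ extending $\Omega S^{2m+1}\to\Omega C$. Up to a unit, $x$ mod $p$ is pulled back from the cohomology suspension of a generator $\xi\in H^{2m+1}(C;\mathbb F_p)$. Hence $x^p=\mathcal P^mx$ is, up to a unit, pulled back from the suspension of $\mathcal P^m\xi$. As $m$ is not a power of $p$, $\mathcal P^m$ is a sum of products of operations $\mathcal P^i$ with $0<i<m$ (Adem). But $\mathcal P^i\xi$ has degree $2m+1+2i(p-1)$, strictly between $2m+1$ and $2mp+1$, where $C$ has no cells. So $\mathcal P^m\xi=0$ and $x^p=0$ mod $p$, a contradiction. $\square$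

What gets past this point is to enlarge $J_p(M)$ on the way to $SP^p(M)$, where $\bar u^p$ is zero. After the enlargement $\bar u^p$ is carried by $P^{2mp}$ up to a scalar. The price is that $g$ must be extended over the added cones. Their attaching maps will be zero on $\mathbb F_p$-homology, and Sections 5 and 6 show that such maps cannot be detected in $X$.

## 5. Stable maps between Moore spaces and the functors $G_n$

We take $P^n=S^1\wedge P^{n-1}$ for $n\ge3$, $e_n=s_1\otimes e_{n-1}$, and $\Sigma W=W\wedge S^1$. Three textbook facts will be used.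

* (F1) $\tilde H_i(V\wedge P^n)\cong\tilde H_{i-n+1}(V;\mathbb F_p)$, since the reduced cellular chains of $P^n$ are $\mathbb Z\xrightarrow{p}\mathbb Z$ in degrees $n,n-1$.
* (F2) If $B$ is $(N-1)$-connected, $N\ge2$, with $\pi_N(B)$ a finite-dimensional $\mathbb F_p$-vector space, and $\dim A\le N$, then a map $A\to B$ is determined up to homotopy by its effect on $H_N(\,;\mathbb F_p)$. Indeed $[A,B]=H^N(A;\pi_N(B))=\mathrm{Hom}(H_N(A;\mathbb F_p),\pi_N(B))$ and $\pi_N(B)=H_N(B)=H_N(B;\mathbb F_p)$.
* (F3) (Blakers–Massey.) Let $A\subset B$ be simply connected, $A$ $a$-connected and $B/A$ $b$-connected. Then $\pi_q(B,A)\to\pi_q(B/A)$ is an isomorphism for $q\le a+b$ and onto for $q=a+b+1$. Hence the map from $A$ to the homotopy fibre of $B\to B/A$ is $(a+b)$-connected. So if $\dim P\le a+b$ and $P\to B\to B/A$ is null, then $P\to B$ lifts to $A$ up to homotopy.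

**Lemma 5.1.** Let $N\ge8$.

(a) A map from $P^N$ to a finite wedge of copies of $P^N$ and $P^{N-1}$ is determined up to homotopy by the image of $e_N$ in $\mathbb F_p$-homology.

(b) A map from $P^{N-1}$ to a finite wedge of copies of $P^N$ is determined up to homotopy by its effect on $\mathbb F_p$-homology.

*Proof.* (b) is (F2), as the target is $(N-2)$-connected with $\pi_{N-1}$ an $\mathbb F_p$-vector space and $\dim P^{N-1}=N-1$.

(a) In this range the inclusion of the finite wedge into the product induces a bijection on $[P^N,-]$, because the product is obtained by attaching cells of dimension $\ge2(N-2)>N+1$. So we compute $[P^N,P^N]$ and $[P^N,P^{N-1}]$. All groups are stable; use the cofibration $S^{r-1}\xrightarrow{p}S^{r-1}\to P^r\to S^r$ and $\pi_0^s=\mathbb Z$, $\pi_1^s=\pi_2^s=\mathbb Z/2$, on the last two of which $p$ is invertible: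

* $\pi_{N-1}(P^N)=\mathbb Z/p$;
* $\pi_N(P^N)=0$, since $\pi_1^s/p=0$ and $p$ is injective on $\pi_0^s$; likewise $\pi_{N-1}(P^{N-1})=0$;
* $\pi_N(P^{N-1})=0$, since $\pi_2^s/p=0$ and $p$ is injective on $\pi_1^s$.

The exact sequence $\pi_N(A)\to[P^N,A]\to\pi_{N-1}(A)$ gives $[P^N,P^{N-1}]=0$ for $A=P^{N-1}$. For $A=P^N$ it embeds $[P^N,P^N]$ in $\mathbb Z/p$; the identity maps to a generator, so $[P^N,P^N]=\mathbb Z/p\cdot1$. A multiple of the identity is detected on $e_N$. $\square$

In particular $p\cdot1_{P^n}\simeq *$ for $n\ge8$.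

**Definition (the functors $G_n$).** For a space $W$ and $n\ge3$ put $G_n(W)=[W\wedge P^n,X]$. It is an abelian group, since $W\wedge P^n$ is a suspension, and it is killed by $p$ for $n$ large. For $a\in G_n(W)$ and $z\in L_l$ put
$$a\star z=c\,(a\wedge z)(1_W\wedge\Delta_{n,l})\in G_{n+l}(W).$$
This is additive in $a$ (add along the suspension coordinate of $P^n$) and natural in $W$. Also $G_n(\Sigma W)=[W\wedge S^1\wedge P^n,X]=G_{n+1}(W)$ as groups. For example $G_n(S^k)=[P^{n+k},X]=L_{n+k}$.

A family of homomorphisms, defined for all large $n$ and commuting with all $-\star z$, is called *$\star$-linear*. Families induced by maps $W\to W'$ are $\star$-linear. If $\Phi=\Psi\circ r$ with $\Phi,r$ $\star$-linear and $r$ surjective, then $\Psi$ is $\star$-linear: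
$$\Psi(r(a)\star z)=\Psi(r(a\star z))=\Phi(a\star z)=\Phi(a)\star z=\Psi(r(a))\star z.$$

Let $L[t]$ denote $L[t]_n=L_{n+t}$ with $a\star z=[a,z]$.

**Lemma 5.2.** Let $V$ be connected with $\mathbb F_p$-homology finite and concentrated in degree $t$. Then $V\wedge P^n$ is a finite wedge of copies of $P^{n+t}$ for $n\geq 3$, and for $n$ large
$$G_n(V)\cong\mathrm{Hom}(H_t(V;\mathbb F_p),L_{n+t}),$$
so that $G_*(V)$ is $\star$-linearly a finite sum of copies of $L[t]$. A $\star$-linear family $L[j]_n\to L[k]_n$ with $j<k$ is zero for $n$ large.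

*Proof.* By (F1) the simply connected space $V\wedge P^n$ has only one nonzero reduced homology group, the $\mathbb F_p$-vector space $H_t(V;\mathbb F_p)$ in degree $n+t-1$. So it is a Moore space, $\bigvee P^{n+t}$. For $v\in H_t(V;\mathbb F_p)$ and $n$ large there is by Lemma 5.1(a) a unique
$$\omega_v:P^{n+t}\to V\wedge P^n,\qquad e_{n+t}\mapsto v\otimes e_n;$$
it exists since sums of multiples of wedge inclusions realize every class. By uniqueness $\omega_{v+v'}=\omega_v+\omega_{v'}$. For a basis $v_1,\dots,v_d$ the map $\bigvee_i\omega_{v_i}:\bigvee P^{n+t}\to V\wedge P^n$ is an isomorphism on top $\mathbb F_p$-homology, hence by Bocksteins on bottom homology, which is the integral homology. So it is an equivalence, and $b\mapsto(v\mapsto b\,\omega_v)$ is the asserted isomorphism.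

For $\star$-linearity we show $(b\star z)\omega_v=[b\,\omega_v,z]$. The two sides are $c(b\wedge z)$ composed with
$$(1\wedge\Delta_{n,l})\,\omega_v\quad\text{and}\quad(\omega_v\wedge1)\,\Delta_{n+t,l}:\ P^{n+t+l}\to V\wedge P^n\wedge P^l .$$
Both send $e_{n+t+l}$ to $v\otimes e_n\otimes e_l$. Their target is $\bigvee P^{n+t}\wedge P^l$, a finite wedge of copies of $P^{n+t+l}$ and $P^{n+t+l-1}$, so they agree by Lemma 5.1(a).

A $\star$-linear family $L[j]_n\to L[k]_n$ is a linear map $\varphi$ on $L_{\ge n_0}$ (some $n_0$), homogeneous of degree $k-j>0$, with $\varphi([y,z])=[\varphi(y),z]$. It is zero by Lemma 3.2(4). $\square$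

**Definition (the class $\mathcal K$).** $\mathcal K$ is the class of simply connected $W$ with $\tilde H_*(W;\mathbb Z[1/p])=0$ and $H_*(W;\mathbb F_p)$ totally finite. For example $P^k$ $(k\ge3)$ and $M$ are in $\mathcal K$; spheres are not.

**Lemma 5.3 (filtration).** Each $W\in\mathcal K$ has, up to homotopy, a finite filtration $*=W_1\subset W_2\subset\dots\subset W_r=W$ by simply connected subcomplexes such that $V_t=W_t/W_{t-1}$ is connected with $\mathbb F_p$-homology concentrated in degree $t$, and $H_*(W_t;\mathbb F_p)\to H_*(W;\mathbb F_p)$ is injective and, on reduced homology, an isomorphism onto degrees $\le t$. (Put $W_t=W$ for $t>r$.)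

*Proof.* Since $H_t(W)\otimes\mathbb Z[1/p]=0$, $H_t(W)$ is a $p$-torsion group. Its socle $\mathrm{Tor}(H_t(W),\mathbb F_p)\subset H_{t+1}(W;\mathbb F_p)$ is finite. So $H_t(W)$ is a finite sum of groups $\mathbb Z/p^r$ and $\mathbb Z/p^\infty$, and it vanishes for large $t$. Take a homology decomposition (Hatcher, *Algebraic Topology*, Thm 4H.3): $W[1]=*$ and $W[t]=W[t-1]\cup CM(H_tW,t-1)$, where
$$M(H_tW,t-1)=\bigvee_iP^t(p^{r_i})\vee\bigvee M(\mathbb Z/p^\infty,t-1).$$
Put $W_t=W[t-1]\cup C\big(\bigvee_iS^{t-1}\big)$, using only the bottom spheres of the $P^t(p^{r_i})$. Then $W[t-1]\subset W_t\subset W[t]$. All these are simply connected: $W_2$ and $W[2]$ are suspensions of connected spaces, and afterwards cones on connected spaces are attached.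

Now $W_t/W[t-1]=\bigvee_i S^t$, and $W[t-1]/W_{t-1}$ is the suspension of a wedge of spheres $S^{t-1}$ (one for each summand $\mathbb Z/p^r$ of $H_{t-1}W$) and spaces $M(\mathbb Z/p^\infty,t-2)$. The space $\Sigma M(\mathbb Z/p^\infty,t-2)$ has $\mathbb F_p$-homology $\mathrm{Tor}(\mathbb Z/p^\infty,\mathbb F_p)=\mathbb F_p$ in degree $t$ only, as $\mathbb Z/p^\infty\otimes\mathbb F_p=0$. So $V_t$ has $\mathbb F_p$-homology in degree $t$ only, of dimension
$$\dim(H_tW\otimes\mathbb F_p)+\dim\mathrm{Tor}(H_{t-1}W,\mathbb F_p)=\dim H_t(W;\mathbb F_p).$$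
Always $\dim\tilde H_*(W_t;\mathbb F_p)\le\dim\tilde H_*(W_{t-1};\mathbb F_p)+\dim\tilde H_*(V_t;\mathbb F_p)$, with equality exactly when the connecting map vanishes. The dimensions of all $\tilde H_*(V_t;\mathbb F_p)$ add up to $\dim\tilde H_*(W;\mathbb F_p)$, so equality holds for all $t$. The sequences $0\to \tilde H_*(W_{t-1})\to \tilde H_*(W_t)\to\tilde H_*(V_t)\to0$ (coefficients $\mathbb F_p$) are exact, and the assertions follow. $\square$

**Example.** For $W=P^k$ $(k\ge3)$ the filtration is $W_{k-1}=S^{k-1}$, $W_k=P^k$, with $V_{k-1}=S^{k-1}$, $V_k=S^k$. For $W=M$ the only nontrivial stage is $W_{2m}=M=V_{2m}$.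

## 6. Maps that vanish on $\mathbb F_p$-homology

**Lemma 6.1.** Let $W\in\mathcal K$. For all large $n$ and all $t\ge2$,
$$0\to G_n(V_t)\to G_n(W_t)\to G_n(W_{t-1})\to0\tag{1}$$
is exact. Consequently a $\star$-linear family $\Phi_n:G_n(W_j)\to L[k]_n$ with $j<k$ is zero for $n$ large.

*Proof.* *The consequence.* By Lemma 5.2, $G_n(V_j)$ is a sum of copies of $L[j]$, so $\Phi$ vanishes on it. By (1), $\Phi$ factors through $G_n(W_{j-1})$, $\star$-linearly. Repeat with $G_n(V_{j-1})$, and so on, down to $G_n(W_1)=0$. There are finitely many steps, so a common bound for $n$ exists.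

*Exactness, by induction on $t$.* Let $\partial:V_t\to\Sigma W_{t-1}$ be the connecting map of the cofibration. By Lemma 5.3, $\partial_*=0$ on $\mathbb F_p$-homology. Smash the cofibration sequence $W_{t-1}\to W_t\to V_t\xrightarrow{\partial}\Sigma W_{t-1}\to\Sigma W_t$ with $P^n$, and its last three terms with $P^{n-1}$. This gives exact sequences
$$G_n(\Sigma W_{t-1})\xrightarrow{\partial^*}G_n(V_t)\to G_n(W_t)\to G_n(W_{t-1}),$$
$$G_n(W_t)=G_{n-1}(\Sigma W_t)\to G_n(W_{t-1})=G_{n-1}(\Sigma W_{t-1})\xrightarrow{\partial^*}G_{n-1}(V_t).$$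
Both injectivity on the left and surjectivity on the right of (1) follow once we know that $\partial^*:G_n(\Sigma W_{t-1})\to G_n(V_t)$ vanishes for all large $n$. For $t=2$ this is clear, as $W_1=*$.

By induction and $G_n(\Sigma W_j)=G_{n+1}(W_j)$, the sequences
$$0\to G_n(\Sigma V_j)\to G_n(\Sigma W_j)\to G_n(\Sigma W_{j-1})\to0\qquad(j\le t-1)$$
are exact for large $n$. Their maps are induced by maps of spaces, hence $\star$-linear, and $\Sigma V_j$ is concentrated in degree $j+1$. On the subgroup $G_n(\Sigma V_{t-1})$ the map $\partial^*$ is induced by $V_t\to\Sigma W_{t-1}\to\Sigma V_{t-1}$, which is zero on homology, and both ends are concentrated in degree $t$. Smashed with $P^n$ it becomes a map $\bigvee P^{n+t}\to\bigvee P^{n+t}$ that is zero on homology, so it is null by Lemma 5.1(a). Hence $\partial^*$ factors $\star$-linearly through $G_n(\Sigma W_{t-2})$. The filtration quotients of this group are $G_n(\Sigma V_j)$ with $j\le t-2$, sums of copies of $L[j+1]$ with $j+1\le t-1<t$, whereas $G_n(V_t)$ is a sum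 of copies of $L[t]$. By Lemma 5.2, applied to the quotients one after the other, $\partial^*=0$. $\square$

**Proposition 6.2.** Let $W\in\mathcal K$, $k\ge3$, and let $\theta:P^k\to W$ be zero on $\mathbb F_p$-homology. Then $\theta^*:G_n(W)\to G_n(P^k)$ is zero for all large $n$.

*Proof.* Let $n$ be large throughout.

**Step 1 (push $\theta$ down to $W_k$).** The purpose is to get rid of the part of $W$ above degree $k$. Let $U=W/W_k$, whose $\mathbb F_p$-homology lies in degrees $>k$. By (F1), $U\wedge P^n$ is $(n+k-1)$-connected with $\pi_{n+k}=H_{k+1}(U;\mathbb F_p)$. The complex $P^k\wedge P^n$ has dimension $n+k$, and $\theta\wedge1$ is zero on $\mathbb F_p$-homology. By (F2) the composite $P^k\wedge P^n\to W\wedge P^n\to U\wedge P^n$ is null. Here $W_k\wedge P^n$ is $n$-connected, and $n+k\le n+(n+k-1)$, so by (F3) $\theta\wedge1$ lifts to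
$$\chi:P^k\wedge P^n\to W_k\wedge P^n .$$
Since $H_*(W_k;\mathbb F_p)\to H_*(W;\mathbb F_p)$ is injective, $\chi_*=0$ on $\mathbb F_p$-homology. For $a\in G_n(W)$ we have $\theta^*a=\chi^*(a|_{W_k})$. By Lemma 6.1 the restriction $G_n(W)\to G_n(W_k)$ is onto, and it is $\star$-linear. So $\bar\Phi=\chi^*:G_n(W_k)\to G_n(P^k)$ is the factoring family, hence $\star$-linear, and it suffices to show $\bar\Phi=0$.

**Step 2 ($\bar\Phi$ kills $G_n(V_k)$).** This lets us descend to $W_{k-1}$. The composite $P^k\wedge P^n\to W_k\wedge P^n\to V_k\wedge P^n$ is a map $P^{n+k}\vee P^{n+k-1}\to\bigvee P^{n+k}$ that is zero on homology; it is null by Lemma 5.1(a),(b). By (1), $\bar\Phi$ factors through a $\star$-linear $\Phi':G_n(W_{k-1})\to G_n(P^k)$.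

**Step 3 (split the target).** Now we separate the two cells of $P^k$. The cofibration sequence $S^{k-1}\to P^k\to S^k\xrightarrow{\pm p}S^k$ gives an exact sequence
$$0\to G_n(S^k)\to G_n(P^k)\to G_n(S^{k-1}),$$
since the preceding map is multiplication by $\pm p$ on $G_n(S^k)$, that is, $0$. Let $\Phi'':G_n(W_{k-1})\to G_n(S^{k-1})=L[k-1]_n$ be the composite of $\Phi'$ with the last map.

**Step 4 ($\Phi''$ kills $G_n(V_{k-1})$).** Lemma 6.1 cannot be applied to $\Phi''$ directly, since source and target both involve $L[k-1]$; the top quotient must be removed by hand. Let $b\in G_n(V_{k-1})$ with pullback $b'\in G_n(W_{k-1})$, and let $a\in G_n(W_k)$ restrict to $b'$ (Lemma 6.1). Then $\Phi''(b')=a\circ\chi|_{S^{k-1}\wedge P^n}$, where $S^{k-1}\wedge P^n=P^{n+k-1}$. The composite $P^{n+k-1}\to W_k\wedge P^n\to V_k\wedge P^n\simeq\bigvee P^{n+k}$ is zero on homology, so null by Lemma 5.1(b). Since $W_{k-1}\wedge P^n$ is $n$-connected and $V_k\wedge P^n$ is $(n+k-2)$-connected, (F3) lifts $\chi|$ to $\chi':P^{n+k-1}\to W_{k-1}\wedge P^n$,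 and $\chi'_*=0$ because $H_*(W_{k-1};\mathbb F_p)\to H_*(W_k;\mathbb F_p)$ is injective. Now $\Phi''(b')=b'\chi'$, which is $b$ composed with
$$P^{n+k-1}\xrightarrow{\chi'}W_{k-1}\wedge P^n\to V_{k-1}\wedge P^n\simeq\bigvee P^{n+k-1}.$$
This composite is zero on homology, so null by Lemma 5.1(a). Hence $\Phi''(b')=0$.

**Step 5 (conclude by degrees).** By Step 4, $\Phi''$ factors through a $\star$-linear family $G_n(W_{k-2})\to L[k-1]_n$, which is zero by Lemma 6.1. So $\Phi'$ takes values in $G_n(S^k)=L[k]_n$. As a $\star$-linear family $G_n(W_{k-1})\to L[k]_n$ it is zero by Lemma 6.1. Hence $\bar\Phi=0$. $\square$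

**Corollary 6.3.** If $K\in\mathcal K$, $f:K\to X$, and $\theta:P^k\to K$ $(k\ge3)$ is zero on $\mathbb F_p$-homology, then $f\theta$ is null.

*Proof.* For $n$ large and $y\in L_n$ apply Proposition 6.2 to $c(f\wedge y)\in G_n(K)$: we get $c(f\theta\wedge y)=0$ in $G_n(P^k)$. Precomposing with $\Delta_{k,n}$ gives $[f\theta,y]=0$. The bound on $n$ does not depend on $y$, so $f\theta=0$ in $L_k$ by Lemma 3.2(3). $\square$

## 7. An even class that extends over $M$

The construction of Section 1 needs an even class $u$ that extends over $M$, and not only over $P^{2m}$.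

**Lemma 7.1.** There are $m\ge2$, $0\ne u\in L_{2m}$ and $\tilde x:M\to X$ with $\tilde x\kappa=u$.

*Proof.* Let $R_n\subset L_n$ be the image of $\pi_n(X)$ under composition with the pinch.

*Case (i): $R_n\ne0$ for some $n\ge3$.* Let $0\ne r\in R_n$ come from $x\in\pi_n(X)$. If $n$ is odd, then $[r,r]\ne0$ by (P1), and
$$[r,r]=c(x\wedge x)\circ(P^{2n}\to P^n\wedge P^n\to S^{2n}).$$
As $[P^{2n},S^{2n}]=H^{2n}(P^{2n};\mathbb Z)=\mathbb Z/p$ is generated by the pinch, $[r,r]\in R_{2n}$. So in any case there is $0\ne u\in R_{2m}$ with $2m\ge4$, say $u=x'\circ\text{pinch}$. Let $\tilde x$ be $M\to S^{2m}\xrightarrow{x'}X$, where the first map collapses $T$. On $M_1$ the collapse is the pinch, so $\tilde x\kappa=u$.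

*Case (ii): $R_n=0$ for all $n\ge3$.* Choose $0\ne u\in L_{2m}$ with $2m\ge4$ (Lemma 3.2(2)), regarded as a map on $M_1$. The sequence $\pi_{2m-1}(X)\xrightarrow{p}\pi_{2m-1}(X)\to\pi_{2m-1}(X;\mathbb Z/p)$ is exact and its second map has image $R_{2m-1}=0$, so $\pi_{2m-1}(X)$ is $p$-divisible. Now $M_k$ is obtained from $M_{k-1}$ by gluing the reduced mapping cylinder of $p:S_{k-1}\to S_k$ along $S_{k-1}$. So a map $M_{k-1}\to X$ extends over $M_k$ as soon as its class on $S_{k-1}$ is divisible by $p$ in $\pi_{2m-1}(X)$, which always holds. Extending successively gives $\tilde x$. $\square$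

Fix $m,u,\tilde x$, and use this $m$ in Section 1. Define
$$g:J_p(M)\to X,\qquad g(x_1\cdots x_i)=(\cdots(\tilde x(x_1)\tilde x(x_2))\cdots)\tilde x(x_i).$$
It is well defined because the unit of $X$ is strict: deleting a letter equal to the base point does not change the left-bracketed product.

## 8. The homology of $SP^p(M)$ relative to $J_{p-1}(M)$

**Step 1 (symmetric products on chains).** The purpose is to see that symmetric products depend only on homology. Let $\Lambda$ be a commutative ring and $A$ a connected complex, $A\simeq|K|$ with $K$ a pointed simplicial set. As $SP^i$ preserves homotopy equivalences, $SP^i(A)\simeq|K|^i/\Sigma_i=|K^i/\Sigma_i|$. Write $\Lambda[K]=\Lambda*\oplus\tilde\Lambda[K]$ with $\tilde\Lambda[K]$ the kernel of the augmentation; it is a degreewise free simplicial module. A free module on unordered $i$-tuples is a symmetric power, so degreewise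
$$\Lambda[K^i/\Sigma_i]=\mathrm{Sym}^i(\Lambda[K])=\bigoplus_{j\le i}*^{\,i-j}\,\mathrm{Sym}^j(\tilde\Lambda[K]).\tag{2}$$
This splitting is compatible with faces and degeneracies, and the inclusion of $\Lambda[K^{i-1}/\Sigma_{i-1}]$ is multiplication by $*$. Hence, naturally:

* (D1) $\tilde H_*(SP^iA/SP^{i-1}A;\Lambda)=H_*(\mathrm{Sym}^i\tilde\Lambda[K])$. A map $A\to B$ inducing an isomorphism on $\tilde H_*(\,;\Lambda)$ induces isomorphisms on $H_*(SP^i;\Lambda)$ and on $\tilde H_*(SP^i/SP^{i-1};\Lambda)$. Indeed, represent it by a simplicial map $K\to K'$ (for instance of singular complexes). Then $\tilde\Lambda[K]\to\tilde\Lambda[K']$ is a quasi-isomorphism of degreewise free simplicial modules. Its normalized chain complexes are bounded below and degreewise projective, so it is a chain homotopy equivalence there, and by Dold–Kan a simplicial homotopy equivalence. Applying $\mathrm{Sym}^i$ degreewise preserves simplicial homotopies.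
* (D2) $H_*(SP^{i-1}A;\Lambda)\to H_*(SP^iA;\Lambda)$ is split injective, and $\tilde H_*(SP^iA;\Lambda)=\bigoplus_{1\le j\le i}\tilde H_*(SP^jA/SP^{j-1}A;\Lambda)$.
* (D3) If $A$ is simply connected, so is $SP^iA$: choose $K$ with only degenerate simplices on the base vertex in dimensions $\le1$; then $K^i/\Sigma_i$ has the same property.

**Step 2 (replace $M$ by the sphere).** Here we reduce integral homology for $M$ to $\mathbb Z/p^\infty$-homology for $S^{2m}$. Put
$$N_i=SP^i(M)/SP^{i-1}(M)=M^{\wedge i}/\Sigma_i,\qquad Q_i=SP^i(S^{2m})/SP^{i-1}(S^{2m})=S^{2mi}/\Sigma_i .$$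
Comparing $M$ with a point in (D1) gives $\tilde H_*(N_i;\mathbb Z[1/p])=0$ for $i\ge1$. Comparing $M$ with $S^{2m}$ shows that $N_i\to Q_i$ is an isomorphism on homology with coefficients $\mathbb F_p$, hence $\mathbb Z/p^k$ (five lemma), hence $\mathbb Z/p^\infty$ (direct limit). Likewise $M^{\wedge i}\to S^{2mi}$ by Künneth, and $\tilde H_*(M^{\wedge i};\mathbb Z[1/p])=0$. From $0\to\mathbb Z\to\mathbb Z[1/p]\to\mathbb Z/p^\infty\to0$ we get, naturally,
$$\tilde H_j(N_i)\cong\tilde H_{j+1}(Q_i;\mathbb Z/p^\infty),\qquad\tilde H_j(M^{\wedge i})\cong\tilde H_{j+1}(S^{2mi};\mathbb Z/p^\infty).\tag{3}$$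
In particular $M^{\wedge i}$ is a Moore space $M(\mathbb Z/p^\infty,2mi-1)$.

The spaces $M^{\wedge i}$, $J_i(M)$ $(i\geq 1)$ and $Y=SP^p(M)$ are in $\mathcal K$. They are simply connected (no $1$-cells; (D3) for $Y$) and $\mathbb Z[1/p]$-acyclic (for $J_i(M)$ by the filtration quotients $M^{\wedge r}$). They have finite $\mathbb F_p$-homology; for $Y$ it agrees with that of the finite complex $SP^p(S^{2m})$.

**Lemma 8.1.** $\rho:J_{p-1}(M)\to SP^{p-1}(M)$ is a homotopy equivalence.

*Proof.* For $i<p$, coinvariants under $\Sigma_i$ are exact on $\mathbb F_p[\Sigma_i]$-modules. The simplicial module $\mathrm{Sym}^i\tilde{\mathbb F}_p[K]$ is the coinvariants of $\tilde{\mathbb F}_p[K]^{\otimes i}$, so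
$$\tilde H_*(N_i;\mathbb F_p)=\tilde H_*(M^{\wedge i};\mathbb F_p)_{\Sigma_i}=\tilde H_*(M^{\wedge i};\mathbb F_p),$$
as permuting the even class $\bar u$ with itself gives no sign. The isomorphism is induced by $M^{\wedge i}\to N_i$. By induction and the five lemma for the pairs $(J_i(M),J_{i-1}(M))\to(SP^i(M),SP^{i-1}(M))$, $\rho:J_i(M)\to SP^i(M)$ is an $\mathbb F_p$-homology isomorphism for $i\le p-1$. Both sides are $\mathbb Z[1/p]$-acyclic. The integral homology of the cofibre is thus uniquely $p$-divisible and zero after inverting $p$, hence zero. Both sides are simply connected, so $\rho$ is an equivalence. $\square$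

**Lemma 8.2.** Let $Q=Q_p$, $T_j=\tilde H_j(Q;\mathbb Z_{(p)})$. Then $T_j$ is finite and killed by $p$ for $j\ne2mp$; $T_j=0$ for $j\le2m+1$, for $j=2mp-1$ and for $j>2mp$; $T_{2mp}\cong\mathbb Z_{(p)}$; and $S^{2mp}\to Q$ is multiplication by $p\cdot$unit on $H_{2mp}(\,;\mathbb Z_{(p)})$.

*Proof.* The sphere $(S^{2m})^{\wedge p}$ is the one-point compactification of $\mathbb R^{2m}\otimes\mathbb R^p=\mathbb R^{2m}\oplus V$, where $V=\mathbb R^{2m}\otimes\bar\varrho$ and $\bar\varrho$ is the reduced permutation representation. The compactification of $V$ is the unreduced suspension of its unit sphere $S(V)$. So $T_j=\tilde H_{j-2m-1}(S(V)/\Sigma_p;\mathbb Z_{(p)})$. Put $d=\dim S(V)=2m(p-1)-1$, an odd number. The group is $0$ for $j\le2m+1$ (as $S(V)/\Sigma_p$ is connected) and for $j>2m+1+d=2mp$.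

*Transfer to the cyclic group.* Let $C_p\subset\Sigma_p$ be generated by a $p$-cycle. For a $\Sigma_p$-CW structure on $S(V)$ the cellular chains of $S(V)/\Sigma_p$ are $C_*(S(V))_{\Sigma_p}$, and $x\mapsto\sum_{g\in C_p\backslash\Sigma_p}gx$ is a chain map $C_*(S(V))_{\Sigma_p}\to C_*(S(V))_{C_p}$ whose composite with the projection is multiplication by the index $(p-1)!$, prime to $p$. So $H_*(S(V)/\Sigma_p;\mathbb Z_{(p)})$ is a direct summand of $H_*(S(V)/C_p;\mathbb Z_{(p)})$, and the projection is onto.

*The cyclic quotient.* $C_p$ fixes no nonzero vector of $V$ and has prime order, so it acts freely on $S(V)$; having odd order, it preserves orientation. As $S(V)$ is $(d-1)$-connected, $H_i(S(V)/C_p)=H_i(C_p;\mathbb Z)$ for $0<i<d$, which is $\mathbb Z/p$ for $i$ odd and $0$ for $i$ even, and $H_d=\mathbb Z$. Here $i=j-2m-1$. So $T_j$ is finite and killed by $p$ for $j\ne2mp$. The value $j=2mp-1$ corresponds to $i=d-1$, positive and even, so $T_{2mp-1}=0$. The value $j=2mp$ corresponds to $i=d$.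

*The top degree.* A permutation acts on $V$ with determinant $\mathrm{sgn}^{2m}=1$, so $H_d(S(V)/\Sigma_p;\mathbb Q)=\mathbb Q$. The surjection $\mathbb Z_{(p)}=H_d(S(V)/C_p;\mathbb Z_{(p)})\to H_d(S(V)/\Sigma_p;\mathbb Z_{(p)})$ onto a summand of $\mathbb Z_{(p)}$ of rank one is an isomorphism. The covering $S(V)\to S(V)/C_p$ has degree $p$. Suspending $2m+1$ times gives the last assertion. $\square$

For a map $K\to Y$ write $(Y,K)$ for the mapping cylinder pair. Put $K_0=J_{p-1}(M)$, mapped to $Y$ by $\rho$. By Lemma 8.1, (3) and universal coefficients over $\mathbb Z_{(p)}$,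
$$H_j(Y,K_0)=\tilde H_j(N_p)\cong(T_{j+1}\otimes\mathbb Z/p^\infty)\oplus\mathrm{Tor}(T_j,\mathbb Z/p^\infty)\cong\begin{cases}T_j&j\le2mp-2,\\\mathbb Z/p^\infty&j=2mp-1,\\0&j\ge2mp,\end{cases}\tag{4}$$
because a finite $p$-group $A$ has $A\otimes\mathbb Z/p^\infty=0$ and $\mathrm{Tor}(A,\mathbb Z/p^\infty)\cong A$, while $T_{2mp-1}=0$ and $\mathrm{Tor}(\mathbb Z_{(p)},-)=0$. Since $H_{2mp-1}(\,;\mathbb Z_{(p)})$ vanishes for both $S^{2mp}$ and $Q$, the map
$$H_{2mp-1}(J_p(M),J_{p-1}(M))=\tilde H_{2mp-1}(M^{\wedge p})\to H_{2mp-1}(Y,K_0)$$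
is $(S^{2mp}\to Q)_*$ on $H_{2mp}(\,;\mathbb Z_{(p)})$ tensored with $\mathbb Z/p^\infty$, that is, by Lemma 8.2,
$$\mathbb Z/p^\infty\xrightarrow{\ p\cdot\text{unit}\ }\mathbb Z/p^\infty .\tag{5}$$

**Lemma 8.3.** $\rho_*(\bar u^p)=0$ in $H_{2mp}(Y;\mathbb F_p)$.

*Proof.* By (D1), $H_{2mp}(Y;\mathbb F_p)\cong H_{2mp}(SP^pS^{2m};\mathbb F_p)$. This injects into $H_{2mp}(Q;\mathbb F_p)$, because $SP^{p-1}S^{2m}$ has dimension $2m(p-1)<2mp$. The composite $J_p(M)\to Y\to SP^p(S^{2m})\to Q$ equals $J_p(M)\to M^{\wedge p}\to S^{2mp}\to Q$. So the image of $\rho_*(\bar u^p)$ is, up to a unit, the image of the fundamental class under $S^{2mp}\to Q$, which is zero mod $p$ by Lemma 8.2. $\square$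

## 9. Extending the multiplication map towards $SP^p(M)$

**Step A (attaching one cone over $Y$).** This is the elementary move. Let $K\in\mathcal K$, $K\to Y$, $k\ge3$, $H_j(Y,K)=0$ for $j<k$, and $0\ne\alpha\in H_k(Y,K)$ with $p\alpha=0$. Let $\mathcal F$ be the homotopy fibre of $K\to Y$. As $K$ and $Y$ are simply connected, relative Hurewicz gives $\pi_{k-1}(\mathcal F)=\pi_k(Y,K)=H_k(Y,K)$. So $\alpha$ is a map $S^{k-1}\to\mathcal F$ with $p\alpha=0$, and it extends to $P^k\to\mathcal F$. Such a map consists of $\theta:P^k\to K$ and a null-homotopy of $P^k\to K\to Y$, that is, an extension of $K\to Y$ to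
$$K^+=K\cup_\theta CP^k\to Y .$$
Here $H_*(K^+,K)=\tilde H_{*-1}(P^k)$ is $\mathbb Z/p$ in degree $k$. Its generator is represented by the cone on $S^{k-1}$, so it goes to $\pm\alpha$, and $\mathbb Z/p$ maps isomorphically onto $\langle\alpha\rangle\subset H_k(Y,K)$. The long exact sequence of the triple gives
$$H_k(Y,K^+)=H_k(Y,K)/\langle\alpha\rangle,\qquad H_j(Y,K^+)=H_j(Y,K)\ \ (j\ne k);$$
for $j=k+1$ one uses that $H_k(K^+,K)\to H_k(Y,K)$ is injective. Clearly $K^+\in\mathcal K$.

**Step B (the groups below degree $2mp-1$).** We kill everything except the top group and check that $g$ survives. Starting with $K_0$, apply Step A repeatedly, killing $H_k(Y,-)$ for $k=2m+2,\dots,2mp-2$ in increasing order; by (4) and Lemma 8.2 these groups are finite and killed by $p$, and the groups in degrees $\le2m+1$ vanish. We get $K_0\subset K_1\subset\dots\subset K'$ over $Y$ with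
$$H_j(Y,K')=0\ \ (j\ne2mp-1),\qquad H_{2mp-1}(Y,K_0)\cong H_{2mp-1}(Y,K')\cong\mathbb Z/p^\infty .$$

*Each attaching map $\theta_i:P^k\to K_i$ is zero on $\mathbb F_p$-homology.* Since $P^k\to K_i\to Y$ is null, it suffices that $H_*(K_i;\mathbb F_p)\to H_*(Y;\mathbb F_p)$ is injective. For $K_0$ this is Lemma 8.1 and (D2). Suppose it holds for $K_i$. We first claim that
$$H_*(K_{i+1},K_i;\mathbb F_p)\to H_*(Y,K_i;\mathbb F_p)\quad\text{is injective.}$$
The source lives in degrees $k$ and $k+1$. In degree $k$ the map is the inclusion $\mathbb Z/p\to H_k(Y,K_i)=H_k(Y,K_i)\otimes\mathbb F_p$ (recall $pH_k(Y,K_i)=0$ and $H_{k-1}(Y,K_i)=0$). In degree $k+1$ its composite to $\mathrm{Tor}(H_k(Y,K_i),\mathbb F_p)$ is the injection $\mathrm{Tor}(\mathbb Z/p,\mathbb F_p)\to\mathrm{Tor}(H_k(Y,K_i),\mathbb F_p)$. This proves the claim. Now let $z\in H_*(K_{i+1};\mathbb F_p)$ die in $Y$. Its image in $H_*(K_{i+1},K_i;\mathbb F_p)$ goes to $0$ in $H_*(Y,K_i;\mathbb F_p)$, so it is $0$. Hence $z$ comes from some $z'\in H_*(K_i;\mathbb F_p)$,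 which also dies in $Y$. So $z'=0$ and $z=0$.

By Corollary 6.3, each map $K_i\to X$ obtained so far is null on $\theta_i$, so $g|_{K_0}$ extends successively over all $K_i$. We get $f':K'\to X$ with $f'|_{J_{p-1}(M)}=g|_{J_{p-1}(M)}$.

**Step C (the top degree, where the $p$-th power appears).** Put $K''=K'\cup_{J_{p-1}(M)}J_p(M)\in\mathcal K$, with its map to $Y$ (equal to $\rho$ on $J_p(M)$) and
$$F=f'\cup g:K''\to X .$$
Let $j:J_p(M)\to K''$ be the inclusion, so $Fj=g$. Now $H_*(K'',K')=\tilde H_*(M^{\wedge p})$ is $\mathbb Z/p^\infty$ in degree $2mp-1$. By (5), followed by the isomorphism $H_{2mp-1}(Y,K_0)\cong H_{2mp-1}(Y,K')$, it maps onto $H_{2mp-1}(Y,K')$ with kernel $\mathbb Z/p$. The exact sequence of the triple $(Y,K'',K')$ shows that $H_*(Y,K'')$ is $\mathbb Z/p$, in degree $2mp$. Step A with $k=2mp$ gives $q:P^{2mp}\to K''$ such that $K''\cup_qCP^{2mp}\to Y$ is a homology isomorphism. By Lemma 8.3, $j_*(\bar u^p)$ dies in $H_{2mp}(Y;\mathbb F_p)\cong H_{2mp}(K''\cup_qCP^{2mp};\mathbb F_p)$. By the exact sequence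 of the cofibration,
$$j_*(\bar u^p)=\lambda\,q_*(e_{2mp})\quad\text{for some }\lambda\in\mathbb F_p.\tag{6}$$
Put $\delta=F\circ q\in L_{2mp}$.

## 10. Expanding the commutator of a product

**Proposition 10.1.** $\mathrm{ad}(u)^p(y)=[\lambda\delta,y]$ for all $y\in L_n$, $n$ large.

Since $u\ne0$ is even and $\lambda\delta\in L_{p|u|}$, this contradicts Lemma 3.2(5). So Theorem 2 follows from the proposition, and with Lemma 3.1 so does Theorem 1.

*Proof.* Recall $G_{n-1}(\Sigma W)=G_n(W)$.

**Step 1 (a stable substitute for the missing map $q_0$).** After one suspension $\bar u^p$ is carried by a Moore space; here we compare that map with $q$. The space $M^{\wedge p}$ is a simply connected Moore space $M(\mathbb Z/p^\infty,2mp-1)$, so $\pi_{2mp-1}(M^{\wedge p})=\mathbb Z/p^\infty$. An element of order $p$ gives a map $P^{2mp}\to M^{\wedge p}$; on $H_{2mp}(\,;\mathbb F_p)$ it is $\mathrm{Tor}(\mathbb Z/p,\mathbb F_p)\cong\mathrm{Tor}(\mathbb Z/p^\infty,\mathbb F_p)$. Suitably scaled, it is a map $\iota$ with $\iota_*e_{2mp}=\bar u^{\otimes p}$.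

Let $s:\Sigma M^{\wedge p}\to\Sigma M^{\times p}$ be a homotopy section of the quotient map. To see that it exists, consider first $\nu:\Sigma(A\times B)\to\Sigma(A\wedge B)$. In the group $[\Sigma(A\times B),\Sigma(A\times B)]$ the element $1-i_A\mathrm{pr}_A-i_B\mathrm{pr}_B$ (suspensions of the evident maps, subtracted in a fixed order) restricts trivially to $\Sigma A\vee\Sigma B$, so it is $h\nu$ for some $h$. As $\nu i_A$ and $\nu i_B$ are trivial, $\nu h\nu\simeq\nu$. Moreover $\nu^*:[\Sigma(A\wedge B),Z]\to[\Sigma(A\times B),Z]$ is a homomorphism of groups with trivial kernel, because $\Sigma^2(A\vee B)\to\Sigma^2(A\times B)$ has a left homotopy inverse. So $\nu h\simeq1$. For $p$ factors, iterate: $\Sigma M^{\times p}\to M\wedge\Sigma M^{\times(p-1)}\to\cdots\to\Sigma M^{\wedge p}$.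

Put $\sigma_1=s\circ\Sigma\iota:\Sigma P^{2mp}\to\Sigma M^{\times p}$, and let $\sigma:\Sigma P^{2mp}\to\Sigma K''$ be its composite with the suspension of $M^{\times p}\xrightarrow{\pi}J_p(M)\xrightarrow{j}K''$. As $H_{2mp}(M^{\times p};\mathbb F_p)$ is spanned by $\bar u^{\times p}$, which maps to $\bar u^{\otimes p}$, the map $\sigma$ sends the top class to the suspension of $j_*(\bar u^p)$. By (6), with an integer representative of $\lambda$,
$$\psi=\sigma-\lambda\,\Sigma q:\Sigma P^{2mp}\to\Sigma K''$$
is zero on the top class, and by applying $\beta$ also on the bottom class. Since $\Sigma K''\in\mathcal K$ and $\Sigma P^{2mp}\simeq P^{2mp+1}$, Proposition 6.2 shows that for large $n$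
$$\psi^*=\sigma^*-\lambda(\Sigma q)^*=0\quad\text{on }G_{n-1}(\Sigma K'')=G_n(K''),$$
where $\psi^*$ is the difference because we may add along the suspension coordinate.

Apply this to $c_y=c(F\wedge y)\in G_n(K'')$. Since $(\Sigma q)^*c_y=c(Fq\wedge y)=c(\delta\wedge y)$,
$$\sigma^*c_y=\lambda\,c(\delta\wedge y)\quad\text{in }[P^{2mp}\wedge P^n,X].$$
Composing with $\Delta_{2mp,n}$, the right side becomes $\lambda[\delta,y]=[\lambda\delta,y]$. It remains to show
$$\sigma^*(c_y)\,\Delta_{2mp,n}=\mathrm{ad}(u)^p(y).\tag{7}$$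

**Step 2 (the expansion).** We compute the commutator of $y$ with a product of $p$ factors before restricting to $\bar u^p$. In the group $\Gamma=[M^{\times p}\times P^n,X]$ let $a_i=\tilde x\circ\mathrm{pr}_i$ and $b=y\circ\mathrm{pr}_{P^n}$. Let $B\subset\Gamma$ be the kernel of restriction to $M^{\times p}$; it is normal. Since $M^{\times p}$ is a retract of $M^{\times p}\times P^n$, the Puppe sequence identifies $B$ with $[(M^{\times p})_+\wedge P^n,X]$, which is abelian because the source is a suspension. In the same way $[M^{\times p}\wedge P^n,X]$ is a subgroup of $B$, since $P^n$ is a retract of $(M^{\times p})_+\wedge P^n$. We have $b\in B$. The group $\Gamma$ acts on $B$ by conjugation, so $\mathbb Z[\Gamma]$ acts, and for $a\in\Gamma$, $b'\in B$ the commutator is, in additive notation,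
$$[a,b']=ab'a^{-1}b'^{-1}=(a-1)b'.$$
Homotopy associativity gives $g\pi=a_1\cdots a_p$ in $\Gamma$ (pulled back). Expanding $a_1\cdots a_p=\prod_i(1+(a_i-1))$ we get
$$[g\pi,b]=(a_1\cdots a_p-1)b=\sum_{\emptyset\ne S}\Big(\prod_{i\in S}(a_i-1)\Big)b=\sum_{\emptyset\ne S}\mathrm{pr}_S^*C_{|S|},\tag{8}$$
with $S\subset\{1,\dots,p\}$ and products in increasing order. Here
$$C_0=y,\qquad C_r=c(\tilde x\wedge C_{r-1}):M^{\wedge r}\wedge P^n\to X,$$
and $\mathrm{pr}_S:M^{\times p}\to M^{\wedge|S|}$ is the projection. Indeed, for $S=\{i_1<\dots<i_r\}$,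
$$(a_{i_1}-1)\cdots(a_{i_r}-1)b=[a_{i_1},[\dots,[a_{i_r},b]\dots]]=\mathrm{pr}_S^*C_r .$$
As $Fj=g$, the left side of (8) is $c(g\pi\wedge y)=(j\pi)^*c_y$. So (8) is an identity in the subgroup $[M^{\times p}\wedge P^n,X]=G_{n-1}(\Sigma M^{\times p})$ of $B$.

**Step 3 (only the full set survives).** Pull (8) back along $\sigma_1$. The left side becomes $\sigma^*c_y$. For $r=|S|<p$ the map $\Sigma\mathrm{pr}_S\circ\sigma_1:\Sigma P^{2mp}\to\Sigma M^{\wedge r}$ is zero on $\mathbb F_p$-homology: the target is concentrated in degree $2mr+1<2mp$, the source in degrees $2mp$ and $2mp+1$. As $\Sigma M^{\wedge r}\in\mathcal K$, Proposition 6.2 shows that this term contributes $0$ for large $n$. For $S$ full, $\Sigma\mathrm{pr}_S\circ\sigma_1\simeq\Sigma\iota$ because $s$ is a section. Hence $\sigma^*c_y=C_p\circ(\iota\wedge1_{P^n})$, and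
$$\sigma^*(c_y)\,\Delta_{2mp,n}=C_p\circ(\iota\wedge1)\Delta_{2mp,n},\qquad(\iota\wedge1)\Delta_{2mp,n}:\ e_{2mp+n}\mapsto\bar u^{\otimes p}\otimes e_n .\tag{9}$$

**Step 4 (recognize $\mathrm{ad}(u)^p$).** Finally we write the iterated bracket in the same form. Put $\delta_0=1_{P^n}$ and
$$\delta_r=(\kappa\wedge\delta_{r-1})\,\Delta_{2m,\,2m(r-1)+n}:P^{2mr+n}\to M^{\wedge r}\wedge P^n .$$
Then $(\delta_r)_*e_{2mr+n}=\bar u^{\otimes r}\otimes e_n$. Since $u=\tilde x\kappa$, inductively
$$\mathrm{ad}(u)^r(y)=c(u\wedge C_{r-1}\delta_{r-1})\,\Delta_{2m,\,2m(r-1)+n}=c(\tilde x\wedge C_{r-1})\,\delta_r=C_r\delta_r .$$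
By Lemma 5.2, $M^{\wedge p}\wedge P^n\simeq P^{2mp+n}$. The maps $\delta_p$ and $(\iota\wedge1)\Delta_{2mp,n}$ both send $e_{2mp+n}$ to $\bar u^{\otimes p}\otimes e_n$, so they agree by Lemma 5.1(a). With (9),
$$\sigma^*(c_y)\,\Delta_{2mp,n}=C_p\delta_p=\mathrm{ad}(u)^p(y),$$
which is (7). Together with Step 1, $\mathrm{ad}(u)^p(y)=[\lambda\delta,y]$. $\square$

This completes the proof of Theorems 1 and 2. $\blacksquare$
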